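# Deciding finite representation type of finite rings

## 1. Two rings of order eight

Rings are associative with identity, modules are unital. Unless something else is said, "module" means finitely generated left module.

Start with $\mathbb Z/8$. Its finitely generated modules are the finite abelian groups killed by $8$, so up to isomorphism the indecomposable ones are $\mathbb Z/2$, $\mathbb Z/4$, $\mathbb Z/8$. There are three.

Now take another commutative ring of order $8$:
$$R=(\mathbb Z/4)[x]/(2x,\,x^2)=\{a+bx:\ a\in\mathbb Z/4,\ b\in\{0,1\}\}.$$
Put $s=2$, $t=x$ and $J=(s,t)=\{0,s,t,s+t\}$. Then $J^2=0$ and $R/J=\mathbb F_2$. For $n\ge1$ let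
$$M_n=R^n/U,\qquad U=\operatorname{span}_{\mathbb F_2}\{te_i-se_{i+1}:1\le i<n\}\subseteq JR^n .$$
Since $J$ kills $JR^n$, the subspace $U$ is a submodule. The space $JR^n$ has basis $se_1,te_1,\dots,se_n,te_n$, and the $n-1$ relations are linearly independent. So $JM_n$ has the basis $u_0=se_1$, $u_i=te_i$ $(1\le i\le n)$, with $se_{i+1}=u_i$, and $|M_n|=2^n\cdot2^{n+1}=2^{2n+1}$.

*$M_n$ is indecomposable.* Identify $M_n/JM_n$ with the polynomials in $z$ over $\mathbb F_2$ of degree $<n$ via $\bar e_i=z^{i-1}$, and $JM_n$ with those of degree $\le n$ via $u_i=z^i$. Multiplication by $s$ and by $t$ induce maps $M_n/JM_n\to JM_n$: the first is the inclusion, the second is multiplication by $z$. Let $f$ be an idempotent endomorphism, inducing $\mathsf A$ on $M_n/JM_n$ and $\mathsf B$ on $JM_n$. Linearity of $f$ says $\mathsf B g=\mathsf A g$ and $\mathsf B(zg)=z\,\mathsf A g$ for $\deg g<n$. Put $a=\mathsf A(1)$. By induction $\mathsf B(z^i)=z^ia$ for $i\le n$. Since $z^{n-1}a=\mathsf A(z^{n-1})$ has degree $<n$, the polynomial $a$ is a constant, $0$ or $1$, and $\mathsf A=a$. If $a=0$, then $f(M_n)\subseteq JM_n$, so $f^2(M_n)\subseteq f(JM_n)=Jf(M_n)\subseteq J^2M_n=0$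 and $f=f^2=0$. If $a=1$, the same argument for $1-f$ gives $f=1$.

So $R$ has infinitely many indecomposable modules, one of order $2^{2n+1}$ for each $n\ge1$. The argument used only that $J^2=0$, $R/J=\mathbb F_2$ and $J$ has $\mathbb F_2$-basis $s,t$, so it applies equally to $\mathbb F_2[x,y]/(x,y)^2$, a ring of order $8$ in which $2=0$.

**Definition.** A finite ring is of *finite representation type*, for short *f.t.*, if it has only finitely many finitely generated indecomposable modules up to isomorphism. We use the abbreviation in the same sense for algebras.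

In these examples we knew what to look for. If somebody hands us the addition and multiplication tables of an arbitrary finite ring, is there one algorithm which always decides correctly whether the ring is f.t.?

## 2. A bound that depends only on the order

A finite ring is the product of its $p$-primary parts, which can be read off from the tables. An indecomposable module over a product is a module over exactly one factor, so the ring is f.t. if and only if each part is. The zero ring is f.t. So let $R\ne0$ be a finite ring with $|R|=p^D$, and for a finite $R$-module put $\lambda(M)=\log_p|M|$.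

**Theorem A.** There is a computable function $B:\mathbb N_{\ge1}\to\mathbb N$ with $B(D)\ge D$, independent of $p$, such that for every finite ring $R$ with $|R|=p^D$ the following are equivalent:

1. $R$ is f.t.;
2. every indecomposable $R$-module $M$ has $\lambda(M)\le B(D)$;
3. no indecomposable $R$-module $M$ satisfies $B(D)<\lambda(M)\le(D^2+1)B(D)$.

Condition 3 can be checked by machine: compute $B(D)$, list all $R$-modules of order at most $p^{(D^2+1)B(D)}$, and search their finite endomorphism rings for idempotents other than $0,1$. So Theorem A yields the algorithm: **yes, a single algorithm deciding finite representation type of arbitrary finite rings exists.** The rest of these notes proves Theorem A.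

## 3. Almost split maps and a gap in the sizes

An *Artin algebra* is an algebra over a commutative artinian ring, finitely generated as a module over it. A finite ring of order $p^D$ is one over $\mathbb Z/p^n$ for suitable $n$. We recall what we need; everything is in Auslander–Reiten–Smalø, *Representation Theory of Artin Algebras*.

**Definition.** Let $X$ be indecomposable. A map $g:E\to X$ is *right almost split* if it is not a split epimorphism and every map $V\to X$ that is not a split epimorphism factors through $g$. It is *minimal* if $g\rho=g$ with $\rho\in\operatorname{End}(E)$ forces $\rho$ to be an isomorphism; then no nonzero direct summand of $E$ is killed by $g$. *Minimal left almost split* maps $X\to E$ are defined dually.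

* **(AR1)** Every indecomposable $X$ has a minimal right and a minimal left almost split map, each unique up to isomorphism. For $X$ projective the first is the inclusion $\operatorname{rad}X\to X$; for $X$ injective the second is $X\to X/\operatorname{soc}X$.
* **(AR2)** If $X$ is not projective, a minimal right almost split map $E\to X$ is surjective. Its kernel, called $\tau X$, is indecomposable and not injective, and $\tau X\to E$ is minimal left almost split. The sequence $0\to\tau X\to E\to X\to0$ is called almost split. On isomorphism classes of indecomposables, $\tau$ is a bijection from the non-projective to the non-injective ones, with inverse $\tau^{-1}X=\operatorname{Tr}(X^\vee)$. Here $X^\vee$ is the dual module on the other side, and $\operatorname{Tr}Y=\operatorname{coker}(P_0^*\to P_1^*)$ for a minimal projective presentation $P_1\to P_0\to Y\to0$, with $P^*=\operatorname{Hom}(P,Q)$ for the algebra $Q$.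
* **(Harada–Sai)** A composite of $2^b-1$ non-isomorphisms between indecomposables of length $\le b$ is zero.

**Example.** Over $\mathbb Z/p^2$ the indecomposables are $X_1=\mathbb Z/p$ and $X_2=\mathbb Z/p^2$, and $X_2$ is projective and injective. Its almost split maps are $pX_2\to X_2$ and $X_2\to X_2/pX_2$. The projection $X_2\to X_1$ is minimal right almost split: a map $X_1\to X_1$ which is not a split epimorphism is $0$, and any map $X_2\to X_1$ factors through the projection; $X_2$ is indecomposable, which gives minimality. Thus $\tau X_1=X_1$, with almost split sequence $0\to X_1\to X_2\to X_1\to0$.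

The next lemma says that if there is a long enough gap in the sizes of indecomposables, then nothing lies above the gap.

**Lemma 1.** Let $Q\ne0$ be either a finite ring with $|Q|=p^D$ (size function $\lambda$) or an algebra of dimension $D$ over a field (size function $\lambda=\dim$). Let $b\ge D$ and suppose no indecomposable has size in $(b,(D^2+1)b]$. Then all indecomposables have size $\le b$.

*Proof.* **Step 1: bound $\tau^{-1}$.** A left or right module $X$ has composition length $\le\lambda(X)$, so it is generated by $\lambda(X)$ elements. Hence its projective cover $P_0$ is a summand of $Q^{\lambda(X)}$, and $\lambda(P_0)\le D\lambda(X)$. The kernel of $P_0\to X$ has size $\le D\lambda(X)$, so its projective cover $P_1$ is a summand of $Q^{D\lambda(X)}$. Then $P_1^*$ is a summand of $Q^{D\lambda(X)}$ on the other side, and its quotient $\operatorname{Tr}X$ satisfies $\lambda(\operatorname{Tr}X)\le D^2\lambda(X)$. Duality preserves $\lambda$ (take $\operatorname{Hom}_{\mathbb Z}(-,\mathbb Q/\mathbb Z)$ for finite rings, the vector space dual for algebras), so $\lambda(\tau^{-1}X)\le D^2\lambda(X)$.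

**Step 2: left almost split maps do not leave the small modules.** Let $\mathcal X$ be the class of indecomposables of size $\le b$. It contains the indecomposable projectives since $b\ge D$. Let $X\in\mathcal X$ and let $X\to E$ be minimal left almost split. If $X$ is not injective, then $\lambda(E)=\lambda(X)+\lambda(\tau^{-1}X)\le(D^2+1)b$. If $X$ is injective, then $E=X/\operatorname{soc}X$ has size $\le b$. So every indecomposable summand of $E$ has size $\le(D^2+1)b$, hence by hypothesis $\le b$, and lies in $\mathcal X$. The components of $X\to E$ on these summands are non-isomorphisms, since otherwise $X\to E$ would be a split monomorphism.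

**Step 3: a large indecomposable contradicts Harada–Sai.** Suppose $M\notin\mathcal X$ is indecomposable, and choose $0\ne f:P\to M$ with $P$ indecomposable projective. A map from a member of $\mathcal X$ to $M$ is not a split monomorphism, as otherwise it would be an isomorphism. So it factors through the minimal left almost split map. Start with $f$ and iterate: for every $r$, the map $f$ is a sum of composites $P\to X_1\to\dots\to X_r\to M$ with $X_i\in\mathcal X$, where $P\to X_1$ and all $X_i\to X_{i+1}$ are non-isomorphisms. Some composite is nonzero. Its first $r$ maps go between indecomposables of length $\le b$; for $r\ge2^b-1$ this contradicts Harada–Sai. $\square$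

**What a search for gaps achieves.** For a ring $R$ of order $p^D$, test $b=D,D+1,D+2,\dots$ for a gap $(b,(D^2+1)b]$. If the search stops, Lemma 1 gives $\lambda\le b$ for all indecomposables, and there are only finitely many modules of bounded order: $R$ is f.t. If $R$ is f.t., the search stops, at the latest when $b$ exceeds all sizes. But if $R$ is not f.t., the search runs forever. We need to know, from $D$ alone, when to give up.

Over an algebraically closed field of characteristic $0$, a negative answer has a finite certificate: infinitely many indecomposables in one fixed dimension (Bautista's theorem below). For a finite ring such a certificate never exists, because a finite ring has only finitely many modules of any given order; in §1 the modules $M_n$ had pairwise different orders. So the plan has two parts: obtain a computable bound for algebras over algebraically closed fields of characteristic $0$, then carry it over to finite rings.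

## 4. A computable bound in characteristic zero

We use three results. Let $ACF_0$ be the first-order theory of algebraically closed fields of characteristic $0$. It has effective quantifier elimination, hence is decidable (Tarski). The second is the compactness theorem of first-order logic. The third is the second Brauer–Thrall theorem in characteristic $0$ (R. Bautista, *On algebras of strongly unbounded representation type*, Comment. Math. Helv. 60 (1985) 392–399): *a finite-dimensional algebra over an algebraically closed field of characteristic $0$ that is not f.t. has infinitely many isoclasses of indecomposables of some fixed dimension.*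

**Proposition 2.** There is a computable nondecreasing $E(D)\ge D$ such that for every algebraically closed $L$ of characteristic $0$ and every f.t. $L$-algebra $A$ with $1\le\dim A\le D$: all indecomposables have dimension $\le E(D)$, and there are at most $E(D)^2$ of them.

*Proof.* Fix $d\ge1$. An algebra structure on $L^d$ is a tuple $\gamma$ of $d^3$ structure constants; let $\mathrm{Alg}_d(\gamma)$ say that $\gamma$ is associative with identity. A module structure on $L^e$ is a tuple of $d$ matrices of size $e\times e$ satisfying polynomial equations. Isomorphism (there is an invertible intertwining matrix), indecomposability ($e\ge1$ and no idempotent endomorphism $\ne0,1$) and "$\dim\operatorname{End}=s$" (a rank condition on a linear system) are explicit first-order formulas. Consider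

* $\mathrm{Fin}_N(\gamma)$, for $N\ge d$: there is no indecomposable of dimension in $(N,(d^2+1)N]$, and for each $e\le N$ there are at most $N$ isoclasses of indecomposables of dimension $e$;
* $\mathrm{Inf}_e(\gamma)$, for $e\ge1$: there are infinitely many isoclasses of indecomposables of dimension $e$.

$\mathrm{Fin}_N$ is first order. The purpose of Steps 1–4 is to show that $\mathrm{Inf}_e$ is equivalent to a first-order formula that can be found effectively.

**Step 1: replace infinity by a dimension.** Let $U_s$ be the set of indecomposable module structures on $L^e$ with $\dim\operatorname{End}=s$. It is constructible and stable under $GL_e$, whose orbits are the isoclasses. Stabilizers are the unit groups of endomorphism algebras, which are open in $\operatorname{End}$ and so of dimension $s$. Thus the orbits in $U_s$ are irreducible, locally closed, of dimension $e^2-s$. If there are finitely many orbits, then $\dim U_s\le e^2-s$. Conversely, let $\dim U_s\le e^2-s$. Each orbit closure is an irreducible closed subset of $\overline{U_s}$ of the largest possible dimension, so it is one of the finitely many irreducible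 components. Two orbits with the same closure are both open and dense in it, so they meet and coincide. Hence there are finitely many orbits. Therefore
$$\mathrm{Inf}_e\iff\bigvee_{1\le s\le e^2}\dim U_s>e^2-s.$$

**Step 2: replace dimension by density.** For constructible $U$ and $r\ge1$: $\dim U\ge r$ iff the projection of $U$ to some $r$ coordinates is dense in $L^r$. If a component $Z$ of $\overline U$ has dimension $\ge r$, then $r$ of the coordinate functions are algebraically independent on $Z$, so $Z$ projects densely to $L^r$. Also $U\cap Z$ is dense in $Z$, because $U$ is dense in the open subset of $\overline U$ obtained by removing the other components, and this subset is dense in $Z$. So $U$ projects densely. Conversely, if $U$ projects densely, then, $L^r$ being irreducible, some component of $\overline U$ does, and its dimension is $\ge r$.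

**Step 3: express density by the quantifier $\exists^\infty$, "there exist infinitely many".** We claim: a constructible $D'\subseteq L^r$ is dense iff $\exists^\infty x_1\cdots\exists^\infty x_r\,(x\in D')$. For $r=1$ this holds since a constructible subset of $L$ is finite or cofinite. In general, if $D'$ is dense it contains some $\{f\ne0\}$, and if not it is contained in some $\{f=0\}$, with $f\ne0$ a polynomial. For all but finitely many values of $x_1$ the polynomial $f(x_1,\cdot)$ is nonzero. So in the first case all but finitely many fibers over $x_1$ are dense, and in the second case only finitely many are. Hence $D'$ is dense iff infinitely many fibers are, and induction applies to the fibers.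

**Step 4: eliminate $\exists^\infty$.** By quantifier elimination a formula $\varphi(x,y)$ is a Boolean combination of equations $g_i(x,y)=0$. For given $y$, off the zeros of those $g_i(\cdot,y)$ which are not identically $0$, the truth value of $\varphi(\cdot,y)$ is constant. So a finite solution set has at most $b=\sum_i\deg_xg_i$ elements, and $\exists^\infty x\,\varphi$ says "there exist $b+1$ distinct solutions".

**Step 5: compactness and search.** By Lemma 1, $\mathrm{Fin}_N$ implies that the algebra is f.t., with all dimensions $\le N$ and at most $N^2$ indecomposables. Conversely f.t. implies $\mathrm{Fin}_N$ for all large $N$. By Bautista's theorem, not f.t. implies some $\mathrm{Inf}_e$. So in every model $L$ of $ACF_0$ every algebra structure $\gamma$ satisfies some $\mathrm{Fin}_N$ with $N\ge d$ or some $\mathrm{Inf}_e$. In other words, $ACF_0$ together with $\mathrm{Alg}_d(\gamma)$ and all $\neg\mathrm{Fin}_N(\gamma)$, $\neg\mathrm{Inf}_e(\gamma)$ (for new constants $\gamma$) has no model. By compactness finitely many of these sentences are already contradictory, so there is an $E\ge d$ with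
$$ACF_0\vdash\forall\gamma\Big(\mathrm{Alg}_d(\gamma)\to\bigvee_{d\le N\le E}\mathrm{Fin}_N(\gamma)\vee\bigvee_{1\le e\le E}\mathrm{Inf}_e(\gamma)\Big).$$
As $ACF_0$ is decidable, we find such an $E=E_d\ge d$ by trying $E=d,d+1,\dots$. An f.t. algebra of dimension $d$ satisfies no $\mathrm{Inf}_e$, hence some $\mathrm{Fin}_N$ with $N\le E_d$. Put $E(D)=\max_{1\le d\le D}E_d$. $\square$

## 5. Trading $p$ for a path: the example $W/p^2$ and Theorem B

For a perfect field $k$ of characteristic $p$, the ring of Witt vectors $W=W(k)$ is a complete discrete valuation ring of characteristic $0$ with maximal ideal $(p)$ and residue field $k$. Its quotient $W/p^n=W_n(k)$ consists of vectors of length $n$ over $k$, so $|W_n(\mathbb F_{p^r})|=p^{nr}$. For example, $W(\mathbb F_p)=\mathbb Z_p$ and $W_n(\mathbb F_p)=\mathbb Z/p^n$. We write $\ell_W$, $\ell_S$ for lengths.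

**Theorem B.** Let $k$ be algebraically closed of characteristic $p$, let $W=W(k)$, and let $S\ne0$ be a $W$-algebra of finite length over $W$ which is f.t. Let $P_1,\dots,P_s$ be the indecomposable projective $S$-modules and $d=\sum_{i,j}\ell_W\operatorname{Hom}_S(P_i,P_j)$. Then for every field $L$ of characteristic $0$ there is an $L$-algebra $A$ with $\dim_LA=d$ which is f.t., and a bijection $X\mapsto F_X$ from indecomposable $S$-modules to indecomposable $A$-modules (up to isomorphism) with $\dim_LF_X=\ell_S(X)$.

**Example.** Let $S=W/p^2$, with indecomposables $X_1=W/p$, $X_2=W/p^2$ and the inclusion and projection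
$$\iota:X_1\to X_2,\ 1\mapsto p,\qquad \pi:X_2\to X_1,\qquad \pi\iota=0,\qquad \iota\pi=p\cdot1_{X_2}.$$
Forget the last equation, and keep two vertices, two arrows $\iota,\pi$ and the relation $\pi\iota=0$, with coefficients in $L$. The endomorphisms of the vertex $X_2$ are then spanned by $1$ and $x=\iota\pi$, with $x^2=0$. This gives $A=L[x]/(x^2)$, of dimension $2=\ell_W\operatorname{End}(W/p^2)$, with the two indecomposables $L$ and $L[x]/(x^2)$ of dimensions $1$ and $2$. The conclusion of Theorem B holds.

How do we recover $W/p^2$? With coefficients in $W$ the endomorphisms of $X_2$ are $W[x]/(x^2)$, and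
$$W/p^2=\operatorname{coker}\big(p-x:\ W[x]/(x^2)\to W[x]/(x^2)\big).$$
The $W$-algebra $k[x]/(x^2)$, where $p$ acts as $0$, has the same two arrows and the same relation; it is the cokernel of $p-0$ on the same $W[x]/(x^2)$. The two rings differ only in the element which $p$ is made equal to.

**The idea.** For general $S$ we build a graded $W$-linear category $W(\Gamma)$ from the almost split sequences, choose in it elements $P$ of positive degree that play the role of $p$, and prove that the Hom groups of $S$ are the cokernels of "$p-P$". Positive degree makes these operators easy to control: to lowest order they are multiplication by $p$. Exactness of almost split sequences passes up to $W(\Gamma)$, and after inverting $p$ to every field of characteristic $0$.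

**An obstacle.** One would like a single functor from $W(\Gamma)$ to $S$-modules, that is, one map for each arrow such that all almost split sequences are formed by these maps simultaneously. But once the maps into $X$ are chosen, the kernel prescribes the maps out of $\tau X$, up to an automorphism of $\tau X$. These may have been chosen already, since $\tau$ may have cycles, and nothing forces the two choices to agree. The way out is to give every arrow a sequence of maps indexed by $n\le0$, and to lower $n$ by one with every step along a path.

Sections 6–9 prove Theorem B. We fix $S$ as in the theorem.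

## 6. A sequence of maps for every arrow

$S$ is an Artin algebra over $W/p^n$ for some $n$. Let $\Gamma_0$ be a finite set of representatives of the indecomposables. For $X,Y\in\Gamma_0$ put $C(X,Y)=\operatorname{Hom}_S(X,Y)$, and let $\operatorname{rad}(X,Y)\subseteq C(X,Y)$ be the set of non-isomorphisms. The powers $\operatorname{rad}^n$ are formed in this category, $\operatorname{rad}^0=C$. By Harada–Sai, $\operatorname{rad}^\nu=0$ for some $\nu$. For $E=\bigoplus V_j$ with $V_j\in\Gamma_0$ put $\operatorname{rad}(Y,E)=\bigoplus\operatorname{rad}(Y,V_j)$.

As $p$ is nilpotent on $X$, $p1_X\in\operatorname{rad}(X,X)$. So $\operatorname{End}(X)/\operatorname{rad}$ is a finite-dimensional division algebra over the algebraically closed field $k=W/p$, hence equals $k$, and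
$$C(X,X)=W1_X+\operatorname{rad}(X,X),\qquad p1_X\in\operatorname{rad}(X,X).$$
In particular $p\operatorname{rad}^n\subseteq\operatorname{rad}^{n+1}$. Put $a_{YX}=\dim_k\operatorname{rad}(Y,X)/\operatorname{rad}^2(Y,X)$, and let $\Gamma$ be the quiver on $\Gamma_0$ with $a_{YX}$ arrows $Y\to X$. We call a vertex projective or injective if the module is, and use $\tau$ for vertices. In the example $S=W/p^2$ the quiver has the two arrows $\iota:X_1\to X_2$ and $\pi:X_2\to X_1$.

The next lemma says that lifting bases of $\operatorname{rad}/\operatorname{rad}^2$ is the same as choosing minimal almost split maps.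

**Lemma 3.** (a) If $g:E\to X$ is minimal right almost split and $E$ is written as a direct sum of members of $\Gamma_0$, then for each $Y$ the components of $g$ on the summands equal to $Y$ form modulo $\operatorname{rad}^2$ a basis of $\operatorname{rad}/\operatorname{rad}^2(Y,X)$. So $Y$ has multiplicity $a_{YX}$ in $E$.

(b) If for all $Y$ maps $h_{Y,i}\in\operatorname{rad}(Y,X)$ $(i\le a_{YX})$ are given whose classes form bases of $\operatorname{rad}/\operatorname{rad}^2(Y,X)$, then $h=(h_{Y,i}):\bigoplus_YY^{a_{YX}}\to X$ is minimal right almost split.

The dual statements hold for minimal left almost split maps.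

*Proof.* (a) *Spanning.* As $g$ is right almost split, $\operatorname{rad}(V,X)=g\,C(V,E)$ for all $V\in\Gamma_0$: non-isomorphisms factor through $g$, and no $gu$ is an isomorphism because $g$ is not a split epimorphism. Hence
$$\operatorname{rad}^2(Y,X)=\sum_Vg\,C(V,E)\operatorname{rad}(Y,V)=g\operatorname{rad}(Y,E).$$
The inclusions of the summands equal to $Y$ form a $k$-basis of $C(Y,E)/\operatorname{rad}(Y,E)$. So their images under $g$, the components of $g$, span $\operatorname{rad}/\operatorname{rad}^2(Y,X)$.

*Independence.* Suppose a combination of these components, with coefficients $w_j\in W$ not all in $pW$, lies in $\operatorname{rad}^2$. Let $\iota':Y\to E$ be the corresponding combination of inclusions. Some $w_j$ is a unit, so $\pi'\iota'=1_Y$ for $\pi'=w_j^{-1}\cdot(\text{$j$-th projection})$. By the displayed formula $g\iota'=gr$ with $r\in\operatorname{rad}(Y,E)$. Then $\pi'(\iota'-r)=1-\pi'r$ is invertible, so $\iota'-r$ is a split monomorphism killed by $g$. This contradicts minimality of $g$.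

(b) Let $g:E\to X$ be minimal right almost split. By (a), $E\cong\bigoplus Y^{a_{YX}}$. The components of $h$ are in the radical, so $h=gs$ for some $s:\bigoplus Y^{a_{YX}}\to E$. By $g\operatorname{rad}(Y,E)=\operatorname{rad}^2(Y,X)$, the map $s$ is given modulo radical, for each $Y$, by the matrix over $k$ which expresses the basis of classes $h_{Y,i}$ in the basis of components of $g$. These matrices are invertible, so $s$ is an isomorphism and $h$ is minimal right almost split like $g$. $\square$

For $X$ non-projective with almost split sequence $0\to\tau X\to E\to X\to0$, Lemma 3(a) and its dual compute the multiplicity of $Y$ in $E$ as $a_{YX}=a_{\tau X,Y}$. Fix bijections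
$$\sigma:\{\text{arrows }Y\to X\}\to\{\text{arrows }\tau X\to Y\}.$$
As $\tau$ is a bijection from the non-projective to the non-injective vertices, $\sigma$ is altogether a bijection from the arrows with non-projective target to the arrows with non-injective source.

The following lemma carries out the way around the obstacle of §5.

**Lemma 4.** There are maps $f_n(\alpha)\in\operatorname{rad}(Y,X)$ for all arrows $\alpha:Y\to X$ and all integers $n\le0$ such that:

(i) for all $n,Y,X$ the classes of $f_n(\alpha)$, $\alpha:Y\to X$, form a basis of $\operatorname{rad}/\operatorname{rad}^2(Y,X)$;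

(ii) for all $n\le0$ and $X$ non-projective,
$$0\to\tau X\xrightarrow{(f_{n-1}(\sigma\alpha))_\alpha}\bigoplus_{\alpha:Y_\alpha\to X}Y_\alpha\xrightarrow{(f_n(\alpha))_\alpha}X\to0$$
is almost split.

*Proof.* Choose $f_0$ by lifting bases. Suppose $f_n$ is given with (i). For non-projective $X$ the map $(f_n(\alpha))_\alpha$ is minimal right almost split by Lemma 3(b), so by (AR2) it has a kernel $h=(h_\alpha):\tau X\to\bigoplus Y_\alpha$ giving an almost split sequence. Put $f_{n-1}(\sigma\alpha)=h_\alpha$. As $\sigma$ is bijective, this defines $f_{n-1}$ exactly once on every arrow with non-injective source. On arrows with injective source choose $f_{n-1}$ by lifting bases. Since $h$ is minimal left almost split, the dual of Lemma 3(a) gives (i) for $n-1$; and (ii) for $n$ holds by construction. $\square$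

For $S=W/p^2$ one may take $f_n(\pi)$ to be the projection and $f_n(\iota)$ the map $1\mapsto p$, for all $n$.

## 7. The mesh category

**Definition.** For a commutative ring $O$ let $O(\Gamma)$ be the $O$-linear path category $O\Gamma$ (paths are written $\alpha_n\cdots\alpha_1$, with $\alpha_1$ first) modulo the ideal $\mathcal I$ generated by the mesh elements
$$m_X=\sum_{\alpha\to X}\alpha\,\sigma(\alpha):\ \tau X\to X,\qquad X\text{ non-projective},$$
where $\alpha$ runs over the arrows ending in $X$. It is graded by path length, $O(\Gamma)=O\otimes_{\mathbb Z}\mathbb Z(\Gamma)$, and each $O(\Gamma)_n(Z,X)$ is finitely generated over $O$. We put $O(\Gamma)_n=0$ for $n<0$.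

**Example.** For $S=W/p^2$ we have $\tau X_1=X_1$, $\sigma(\pi)=\iota$, and the only mesh element is $m_{X_1}=\pi\iota$. The nonzero paths are $1_{X_1},1_{X_2},\iota,\pi,\iota\pi$, as found in §5.

By definition of $\mathcal I$, the mesh category has sequences shaped like almost split ones, exact except perhaps at the left end.

**Lemma 5.** For every $O,Z,X,n$ the sequence
$$O(\Gamma)_{n-2}(Z,\tau X)\xrightarrow{h\mapsto(\sigma(\alpha)h)_\alpha}\bigoplus_{\alpha:Y_\alpha\to X}O(\Gamma)_{n-1}(Z,Y_\alpha)\xrightarrow{(h_\alpha)\mapsto\sum\alpha h_\alpha}O(\Gamma)_n(Z,X)\to O\,\delta_{ZX}\delta_{n0}\to0$$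
is exact for $X$ non-projective; for $X$ projective it is exact with the first term replaced by $0$ (so the second map is injective). Likewise
$$O(\Gamma)_{n-2}(U,X)\xrightarrow{f\mapsto(f\sigma^{-1}(\beta))_\beta}\bigoplus_{\beta:Z\to Y_\beta}O(\Gamma)_{n-1}(Y_\beta,X)\xrightarrow{(f_\beta)\mapsto\sum f_\beta\beta}O(\Gamma)_n(Z,X)\to O\,\delta_{ZX}\delta_{n0}\to0$$
is exact if $Z=\tau U$; for $Z$ injective it is exact with the first term replaced by $0$.

*Proof.* Degree $n=0$ is clear, as $\mathcal I_0=0$. Let $n\ge1$. Splitting off the last arrow, $O\Gamma_n(Z,X)=\bigoplus_\alpha\alpha\,O\Gamma_{n-1}(Z,Y_\alpha)$, freely. The module $\mathcal I_n(Z,X)$ is spanned by the elements $u\,m_V\,v$ with paths $u:V\to X$ and $v:Z\to\tau V$. If $u=\alpha u'$ is nontrivial, then $um_Vv\in\alpha\,\mathcal I_{n-1}(Z,Y_\alpha)$. If $u$ is trivial, then $V=X$ is non-projective and $um_Vv=\sum_\alpha\alpha\,\sigma(\alpha)v$. So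
$$\mathcal I_n(Z,X)=\bigoplus_\alpha\alpha\,\mathcal I_{n-1}(Z,Y_\alpha)+m_X\,O\Gamma_{n-2}(Z,\tau X),$$
the last term being absent if $X$ is projective. Dividing $\bigoplus_\alpha\alpha\,O\Gamma_{n-1}(Z,Y_\alpha)$ first by the direct sum and then by the remaining term presents $O(\Gamma)_n(Z,X)$ as the quotient of $\bigoplus_\alpha O(\Gamma)_{n-1}(Z,Y_\alpha)$ by all $(\sigma(\alpha)h)_\alpha$. This is the first claim. For the second, split off the first arrow:
$$\mathcal I_n(Z,X)=\bigoplus_\beta\mathcal I_{n-1}(Y_\beta,X)\beta+O\Gamma_{n-2}(U,X)\,m_U,$$
because $um_Vv$ with $v$ trivial forces $\tau V=Z$, that is $V=U$, and $m_U=\sum_\beta\sigma^{-1}(\beta)\beta$. If $Z$ is injective there is no such term. $\square$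

## 8. Hom groups as cokernels of $p-P$

Fix $Z\in\Gamma_0$. Put $\mathcal H_n(X)=W(\Gamma)_n(Z,X)$, $\mathcal H(X)=\prod_{n\ge0}\mathcal H_n(X)$, $\mathcal H_{\ge r}=\prod_{n\ge r}\mathcal H_n$. We use products because we do not know yet that high degrees vanish. Taking the product over $n$ in Lemma 5, for $X$ non-projective
$$\mathcal H(\tau X)\xrightarrow{\ a\ }\bigoplus_\alpha\mathcal H(Y_\alpha)\xrightarrow{\ b\ }\mathcal H(X)\xrightarrow{\ \kappa\ }W\delta_{ZX}\to0,\qquad a(h)=(\sigma(\alpha)h)_\alpha,\quad b((h_\alpha))=\sum_\alpha\alpha h_\alpha,\tag{1}$$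
is exact, where $\kappa$ is the degree-$0$ part; for $X$ projective the same holds with $\mathcal H(\tau X)$ replaced by $0$.

One small device will be used several times.

**Lemma 6.** Let $K=\prod_{n\ge0}K_n$ with finitely generated $W$-modules $K_n$, and let $\psi:K\to K$ be additive with $\psi(g)-pg\in\prod_{n\ge r+1}K_n$ whenever $g\in\prod_{n\ge r}K_n$. If $\psi$ is surjective, then $K=0$.

*Proof.* Otherwise let $n$ be the lowest degree with $K_n\ne0$. The degree-$n$ part of $\psi(g)$ is $pg_n$, so $K_n=pK_n$, and $K_n=0$ by Nakayama, a contradiction. $\square$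

**The evaluation maps.** For $m\le0$ define a $W$-linear map $\Phi^m:\mathcal H(X)\to C(Z,X)$ on paths by
$$\Phi^m(\alpha_n\cdots\alpha_1)=f_m(\alpha_n)f_{m-1}(\alpha_{n-1})\cdots f_{m-n+1}(\alpha_1)\in\operatorname{rad}^n(Z,X).$$
If $u$ has length $l$, then $u\,m_V\,v$ is sent to a product with the middle factor $\sum_\alpha f_{m-l}(\alpha)f_{m-l-1}(\sigma\alpha)$, which is $0$ by Lemma 4(ii). Paths of length $\ge\nu$ go to $0$, so $\Phi^m$ is defined on the product and kills $\mathcal H_{\ge\nu}$. Directly from the definition,
$$\Phi^m(\alpha h)=f_m(\alpha)\Phi^{m-1}(h),\qquad\Phi^m(g_nq)=\Phi^m(g_n)\Phi^{m-n}(q)\tag{2}$$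
for $g_n\in\mathcal H_n(X)$ and $q\in\mathcal H(Z)$.

We first check that paths reach every homomorphism, in the right radical layer.

**Lemma 7.** $\Phi^m(\mathcal H_{\ge n}(X))=\operatorname{rad}^n(Z,X)$ for all $m\le0$ and $n\ge0$. In particular $\Phi^m$ is surjective.

*Proof.* The inclusion $\subseteq$ is clear. For $\supseteq$ use descending induction on $n$; the case $n\ge\nu$ is trivial. Since $(f_m(\alpha))_\alpha$ is minimal right almost split (Lemma 3(b)), $\operatorname{rad}(V,X)=\sum_\alpha f_m(\alpha)C(V,Y_\alpha)$, hence $\operatorname{rad}^n(Z,X)=\sum_\alpha f_m(\alpha)\operatorname{rad}^{n-1}(Z,Y_\alpha)$ for $n\ge1$. Iterating with $m-1,m-2,\dots$,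
$$\operatorname{rad}^n(Z,X)=\sum f_m(\alpha_n)\cdots f_{m-n+1}(\alpha_1)\,C(Z,Y),$$
summed over all paths $\alpha_n\cdots\alpha_1:Y\to X$ of length $n$. As $C(Z,Y)=\operatorname{rad}(Z,Y)$ for $Y\ne Z$ and $C(Z,Z)=W1_Z+\operatorname{rad}(Z,Z)$, we get $\operatorname{rad}^n(Z,X)\subseteq\Phi^m(\mathcal H_n(X))+\operatorname{rad}^{n+1}(Z,X)$, and the induction hypothesis applies to the last term. $\square$

Apply $\operatorname{Hom}_S(Z,-)$ to the almost split sequence of Lemma 4(ii). The image of the second map is $\operatorname{rad}(Z,X)$, so
$$0\to C(Z,\tau X)\xrightarrow{(f_{m-1}(\sigma\alpha))_*}\bigoplus_\alpha C(Z,Y_\alpha)\xrightarrow{(f_m(\alpha))_*}C(Z,X)\to k\delta_{ZX}\to0\tag{3}$$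
is exact for $X$ non-projective. For $X$ projective it is exact with $C(Z,\tau X)$ replaced by $0$, since then $(f_m(\alpha))_\alpha$ is isomorphic to the injection $\operatorname{rad}X\to X$. By (2), the maps $\Phi^{m-2},\Phi^{m-1},\Phi^m$ and $W\to k$ map sequence (1) to sequence (3), compatibly and, by Lemma 7, surjectively at every term.

**The operator $p-P$.** As $p1_Z\in\operatorname{rad}(Z,Z)$, Lemma 7 allows us to choose for each $m\le0$ an element $P^m\in\mathcal H_{\ge1}(Z)$ with $\Phi^m(P^m)=p1_Z$. For $g=(g_n)\in\mathcal H(X)$ put
$$\varphi^m(g)=\sum_ng_n(p-P^{m-n})=pg-\Pi^m(g),\qquad\Pi^m(g)=\sum_ng_nP^{m-n}.$$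
The sum makes sense since $g_nP^{m-n}\in\mathcal H_{\ge n+1}(X)$. The map $\Pi^m$ is $W$-linear with $\Pi^m(\mathcal H_{\ge r})\subseteq\mathcal H_{\ge r+1}$, so $\varphi^m$ has the shape required in Lemma 6. Since $(\alpha h)_n=\alpha h_{n-1}$,
$$\varphi^m(\alpha h)=\alpha\,\varphi^{m-1}(h),\qquad\kappa\varphi^m=p\kappa.\tag{4}$$
So $\varphi^{m-2},\varphi^{m-1},\varphi^m$ and $p$ act compatibly on (1). Moreover, by (2),
$$\Phi^m\varphi^m(g)=\sum_n\Phi^m(g_n)\big(p-\Phi^{m-n}(P^{m-n})\big)=0.$$
In the example with $Z=X=X_2$ we may take $P^m=\iota\pi=x$ for $W/p^2$ and $P^m=0$ for $k[x]/(x^2)$, and $\varphi^m$ is multiplication by $p-x$, respectively by $p$, on $W[x]/(x^2)$.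

The next lemma shows that $\varphi$ accounts for the whole kernel of evaluation.

**Lemma 8.** $\ker\Phi^m=\varphi^m(\mathcal H(X))$; hence $C(Z,X)=\operatorname{coker}(\varphi^m|\mathcal H(X))$ via $\Phi^m$.

*Proof.* **Step 1: correct in degree $0$ and move one arrow to the left.** Let $X,m$ be arbitrary and $\Phi^m(g)=0$. Comparing with the right end of (3), $\kappa(g)\in pW$, so $\kappa(g)=pw$ with $w\in W$ ($w=0$ if $X\ne Z$). Then $g-\varphi^m(w1_Z)\in\ker\kappa\cap\ker\Phi^m$, so it equals $b((h_\alpha))$ for some $h_\alpha$. By (2) the element $(\Phi^{m-1}(h_\alpha))_\alpha$ lies in the kernel of $\bigoplus C(Z,Y_\alpha)\to C(Z,X)$. If $X$ is projective this kernel is $0$, so $\Phi^{m-1}(h_\alpha)=0$ for all $\alpha$. If $X$ is non-projective, then by (3) and surjectivity of $\Phi^{m-2}$ the element equals $(\Phi^{m-1}(\sigma(\alpha)u))_\alpha$ for some $u\in\mathcal H(\tau X)$. Subtract $a(u)$ from $(h_\alpha)$; since $ba=0$, nothing else changes, and $\Phi^{m-1}(h_\alpha)=0$ for all $\alpha$. Thus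
$$g=\varphi^m(w1_Z)+\sum_\alpha\alpha h_\alpha,\qquad h_\alpha\in\ker\Phi^{m-1}.\tag{5}$$

**Step 2: iterate.** We claim that for every $r$ there is an expression $g=\varphi^m(q_r)+\sum_\pi\pi h_\pi$, where $\pi:Y_\pi\to X$ runs over the paths of length $r$ and $h_\pi\in\mathcal H(Y_\pi)\cap\ker\Phi^{m-r}$. Start with $q_0=0$. In the step from $r$ to $r+1$ apply (5) to each $h_\pi$: $h_\pi=\varphi^{m-r}(w_\pi1_Z)+\sum_\alpha\alpha h'_{\pi\alpha}$ with $w_\pi=0$ if $Y_\pi\ne Z$. By (4), $\pi\varphi^{m-r}(w_\pi1_Z)=\varphi^m(w_\pi\pi)$. So we may put $q_{r+1}=q_r+\sum_\pi w_\pi\pi$, and $q_{r+1}-q_r\in\mathcal H_r(X)$.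

**Step 3: pass to the limit.** The limit $q=\lim q_r$ exists in the product, with $q-q_r\in\mathcal H_{\ge r}$. So $g-\varphi^m(q)=\sum_\pi\pi h_\pi-\varphi^m(q-q_r)\in\mathcal H_{\ge r}(X)$ for all $r$, hence $g=\varphi^m(q)$. $\square$

Now we lift the injectivity at the left end of (3) to (1).

**Lemma 9.** Every $\varphi^m$ is injective on $\mathcal H(X)$, and $a$ is injective for every non-projective $X$.

*Proof.* Let $T^m(X)=\ker(\varphi^m|\mathcal H(X))$, $I=\ker\kappa=\operatorname{im}b$, $J=\ker b$ (so $J=\operatorname{im}a$ if $X$ is non-projective, and $J=0$ if $X$ is projective). These are stable under the respective operators by (4); write $\varphi_I$ for the restriction of $\varphi^m$ to $I$ and $\varphi_J$ for that of $\varphi^{m-1}$ to $J$.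

**Step 1: $T^m(X)=b\big(\bigoplus T^{m-1}(Y_\alpha)\big)$.** If $t\in T^m(X)$, then $p\,\kappa(t)=0$, so $\kappa(t)=0$; thus $\ker\varphi_I=T^m(X)$. The snake lemma for $0\to J\to\bigoplus\mathcal H(Y_\alpha)\to I\to0$ and Lemma 8 give the exact sequence
$$0\to\ker\varphi_J\to\bigoplus T^{m-1}(Y_\alpha)\xrightarrow{\ b\ }T^m(X)\xrightarrow{\ \partial\ }\operatorname{coker}\varphi_J\to\bigoplus C(Z,Y_\alpha).$$
If $X$ is projective, $\partial=0$ because $J=0$. If $X$ is non-projective, $a:\mathcal H(\tau X)\to J$ is onto and induces a surjection $C(Z,\tau X)=\operatorname{coker}\varphi^{m-2}\to\operatorname{coker}\varphi_J$. Its composite with $\operatorname{coker}\varphi_J\to\bigoplus C(Z,Y_\alpha)$ is, by (2), the injective map of (3). So the surjection is an isomorphism $C(Z,\tau X)\cong\operatorname{coker}\varphi_J$, the last map of the snake sequence is injective, and $\partial=0$.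

**Step 2: $T=0$.** Since $b$ raises degree by one, Step 1 gives by induction on $r$ that $T^m(X)\subseteq\mathcal H_{\ge r}(X)$ for all $m,X,r$. So $T^m(X)=0$.

**Step 3: $a$ is injective.** Let $X$ be non-projective and $K'=\ker a$. By Step 2, $\ker\varphi_J=0$. The snake lemma for $0\to K'\to\mathcal H(\tau X)\to J\to0$ with the operators $\varphi^{m-2}$ and $\varphi_J$ gives
$$0\to\operatorname{coker}(\varphi^{m-2}|K')\to C(Z,\tau X)\xrightarrow{\ \cong\ }\operatorname{coker}\varphi_J\to0 .$$
So $\varphi^{m-2}$ is surjective on $K'$. Since $a$ is homogeneous, $K'=\prod K'_n$ with $K'_n\subseteq\mathcal H_n(\tau X)$ finitely generated over $W$. By Lemma 6, $K'=0$. $\square$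

Next we count: the total rank of the mesh category is the length of the Hom group.

**Lemma 10.** Let $e_n(Z,X)=\operatorname{rank}_W\mathcal H_n(X)$ and $c(Z,X)=\ell_WC(Z,X)$. Then $e_n(Z,X)=0$ for large $n$ and $\sum_ne_n(Z,X)=c(Z,X)$.

*Proof.* **Step 1: finiteness.** For $\ell\ge\nu$ let $\varphi_{(\ell)}$ be the endomorphism induced by $\varphi^m$ on the finitely generated module $\mathcal H(X)/\mathcal H_{\ge\ell}(X)$. By Lemma 8 its cokernel is $C(Z,X)/\Phi^m(\mathcal H_{\ge\ell})=C(Z,X)$. The quantity $\ell_W(\operatorname{coker})-\ell_W(\ker)$, where finite, is additive in short exact sequences of modules with endomorphism, by the snake lemma. On the piece $\mathcal H_i$ of the degree filtration the operator is multiplication by $p$. A summand $W$ of $\mathcal H_i$ contributes $1$, a summand $W/p^j$ contributes $1-1=0$, so the quantity is $e_i$. Therefore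
$$c(Z,X)-\ell_W(\ker\varphi_{(\ell)})=\sum_{i<\ell}e_i(Z,X).\tag{6}$$
Hence $\sum_ie_i\le c$ and $e_i=0$ for large $i$.

**Step 2: equality, by two left inverses of one matrix.** Over the index set $\Gamma_0$ let $\mathbf M=(a_{YX})$, let $\mathbf T_{YX}=1$ if $X$ is non-projective and $Y=\tau X$, and $\mathbf T_{YX}=0$ otherwise. Put $\mathbf H(t)=1-t\mathbf M+t^2\mathbf T$, $\mathbf c=(c(Z,X))$ and $\mathbf e(t)=(\sum_ne_n(Z,X)t^n)$, where now $Z$ varies too. Taking lengths in (3),
$$c(Z,X)-\sum_Yc(Z,Y)a_{YX}+\sum_Yc(Z,Y)\mathbf T_{YX}=\delta_{ZX},\quad\text{that is}\quad\mathbf c\,\mathbf H(1)=1.$$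
By Lemma 5 and Lemma 9 sequence (1), completed by $0$ on the left, is exact in each degree. Taking ranks,
$$\mathbf e(t)\mathbf H(t)=1.\tag{7}$$
By Step 1 the entries of $\mathbf e(t)$ are polynomials, so $\mathbf e(1)\mathbf H(1)=1$. A left inverse of a square matrix is unique, so $\mathbf e(1)=\mathbf c$. $\square$

For $W/p^2$, in the order $X_1,X_2$:
$$\mathbf H(t)=\begin{pmatrix}1+t^2&-t\\-t&1\end{pmatrix},\qquad\mathbf e(t)=\mathbf H(t)^{-1}=\begin{pmatrix}1&t\\t&1+t^2\end{pmatrix},\qquad\mathbf e(1)=\begin{pmatrix}1&1\\1&2\end{pmatrix},$$
and the last matrix indeed contains the lengths of the Hom groups.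

One more property of $S$ must be lifted; it will be what makes certain functors injective.

**Lemma 11.** If $Z$ is projective and $V$ is an injective vertex, then $q:\mathcal H(V)\to\bigoplus_{\beta:V\to Y_\beta}\mathcal H(Y_\beta)$, $h\mapsto(\beta h)_\beta$, is surjective.

*Proof.* As $q$ is homogeneous, $\operatorname{coker}q=\prod Q_n$ with $Q_n$ finitely generated over $W$. Since $\varphi^0(\beta h)=\beta\varphi^{-1}(h)$, the operator $\varphi^0$ acts on $\operatorname{coker}q$, and it has the shape required in Lemma 6. By Lemma 8, by $\Phi^0(\beta h)=f_0(\beta)\Phi^{-1}(h)$ and by surjectivity of $\Phi^{-1}$, the cokernel of this action is the cokernel of $C(Z,V)\to\bigoplus_\beta C(Z,Y_\beta)$ induced by $(f_0(\beta))_\beta$. By the dual of Lemma 3(b), $(f_0(\beta))_\beta$ is minimal left almost split, hence isomorphic to the surjection $V\to V/\operatorname{soc}V$. As $Z$ is projective, the cokernel is $0$. So $\varphi^0$ is surjective on $\operatorname{coker}q$, and $\operatorname{coker}q=0$ by Lemma 6. $\square$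

## 9. The category $L(\Gamma)$ and the algebra $A$

Let $L$ be a field of characteristic $0$, and $\mathcal G=L(\Gamma)$, whose vertices we now denote by small letters; the vertices of the projectives $P_1,\dots,P_s$ are denoted by $i,i'$.

**Four properties of $\mathcal G$.** The purpose of this step is to carry the exactness statements from $W$ to $L$. In each degree, the exactness statements of Lemmas 9 and 11 concern complexes $W\otimes_{\mathbb Z}(\text{complex built from }\mathbb Z(\Gamma))$. Tensor with the flat $W$-module $K=\operatorname{Frac}(W)$, of characteristic $0$: we get exactness over $K$. As $\mathbb Q\to K$ is faithfully flat, we get exactness over $\mathbb Q$, hence over $L$. Also $\dim_LL(\Gamma)_n(Z,X)=\dim_{\mathbb Q}\mathbb Q(\Gamma)_n(Z,X)=e_n(Z,X)$, and these vanish for large $n$. Summing over the degrees: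

* **(G1)** For all $z$: $0\to\mathcal G(z,\tau x)\to\bigoplus_{\alpha:y\to x}\mathcal G(z,y)\to\mathcal G(z,x)\to L\delta_{zx}\to0$ is exact for $x$ non-projective, and the same without the $\tau x$ term for $x$ projective.
* **(G2)** For all $x$: if $z=\tau u$, then $0\to\mathcal G(u,x)\to\bigoplus_{\beta:z\to y}\mathcal G(y,x)\to\mathcal G(z,x)\to L\delta_{zx}\to0$ is exact; if $z$ is injective, the same without the $u$ term.
* **(G3)** For $i$ a projective and $v$ an injective vertex, $\mathcal G(i,v)\to\bigoplus_{\beta:v\to y}\mathcal G(i,y)$ is surjective.
* **(G4)** $\dim_L\mathcal G(z,x)=c(z,x)$, which is finite.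

The maps are those of Lemmas 5 and 11. (G1) is Lemma 5 with Lemma 9, (G3) is Lemma 11, (G4) is Lemma 10. For (G2), the second part of Lemma 5 gives everything except injectivity on $\mathcal G(u,x)$ in the case $z=\tau u$. Now (7) is an identity of square matrices over $\mathbb Q[t]$, so also $\mathbf H(t)\mathbf e(t)=1$, that is
$$\dim\mathcal G_n(z,x)-\sum_\beta\dim\mathcal G_{n-1}(y,x)+\dim\mathcal G_{n-2}(u,x)=\delta_{zx}\delta_{n0}.$$
Given exactness at the other places, the kernel at the left end has dimension equal to the left side minus the right side, which is $0$.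

**The algebras $\Delta$ and $A$.** Morphisms of positive degree form a nilpotent ideal of $\mathcal G$ with quotient $L^{\Gamma_0}$. Let $\Delta=\bigoplus_{x,y}\mathcal G(x,y)$, a finite-dimensional algebra under composition. Right (left) $\Delta$-modules are contravariant (covariant) functors on $\mathcal G$; all modules below are finite-dimensional. Write $P_x=\mathcal G(-,x)$ and $Q^x=\mathcal G(x,-)$ for the indecomposable projective right and left modules, and $S_x$, $T_x$ for the simple right and left modules at $x$. Read (G1) as a sequence of functors of $z$ and (G2) as a sequence of functors of $x$. They are projective resolutions of length $\le2$ of $S_x$ and of $T_z$. So all modules have projective dimension $\le2$.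

Let $\mathcal P\subseteq\mathcal G$ be the full subcategory on the projective vertices, $\epsilon=\sum_{i\in\mathcal P}1_i$, and
$$A=\epsilon\Delta\epsilon=\bigoplus_{i,i'\in\mathcal P}\mathcal G(i,i'),\qquad\dim A=d\ \text{ by (G4)}.$$
We consider right $A$-modules, that is, contravariant functors on $\mathcal P$; pass to $A^{op}$ if left modules are wanted. Put $F_x=P_x\epsilon=\mathcal G(-,x)|_{\mathcal P}$. For the vertex of an indecomposable $X$,
$$\dim F_X=\sum_ic(P_i,X)=\sum_i\ell_W\operatorname{Hom}_S(P_i,X)=\ell_S(X).$$
The last equality is additive in $X$ on exact sequences, so it suffices to check it for simple $X$: $\operatorname{Hom}_S(P_i,\operatorname{top}P_j)$ is $k$ if $i=j$ and $0$ otherwise.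

**Step 1: restriction $\mathcal G(x,w)\to\operatorname{Hom}_A(F_x,F_w)$ is bijective.** This will show that the $F_x$ are indecomposable and different.

Let $x$ be non-projective. Using the resolution (G1) of $S_x$ and Yoneda, $\operatorname{Hom}_\Delta(S_x,P_w)$ and $\operatorname{Ext}^1_\Delta(S_x,P_w)$ are the first two cohomologies of
$$\mathcal G(x,w)\to\bigoplus_{\alpha:y\to x}\mathcal G(y,w)\to\mathcal G(\tau x,w),\qquad f\mapsto(f\alpha)_\alpha,\quad(f_\alpha)\mapsto\sum f_\alpha\sigma(\alpha).$$
With $\beta=\sigma(\alpha)$ this is the beginning of (G2) for $z=\tau x$, $u=x$, so both are $0$. If a right module $K$ has $K\epsilon=0$, all its composition factors are $S_x$ with $x$ non-projective, and by induction on the length $\operatorname{Hom}(K,P_w)=\operatorname{Ext}^1(K,P_w)=0$.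

Now let $x$ be any vertex. The multiplication map $\eta:P_x\epsilon\otimes_A\epsilon\Delta\to P_x$ becomes, after multiplication by $\epsilon$ from the right, the isomorphism $P_x\epsilon\otimes_AA\to P_x\epsilon$. So $\ker\eta$ and $\operatorname{coker}\eta$ are killed by $\epsilon$. From $0\to\operatorname{im}\eta\to P_x\to\operatorname{coker}\eta\to0$ we get $\operatorname{Hom}(P_x,P_w)\cong\operatorname{Hom}(\operatorname{im}\eta,P_w)$. From $0\to\ker\eta\to P_x\epsilon\otimes_A\epsilon\Delta\to\operatorname{im}\eta\to0$ we get
$$\operatorname{Hom}(\operatorname{im}\eta,P_w)\cong\operatorname{Hom}_\Delta(P_x\epsilon\otimes_A\epsilon\Delta,P_w)=\operatorname{Hom}_A(P_x\epsilon,P_w\epsilon)=\operatorname{Hom}_A(F_x,F_w).$$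
The composite sends $f$ to $n\mapsto f(\eta(n\otimes\epsilon))=f(n)$ for $n\in P_x\epsilon$, which is restriction. As $\operatorname{Hom}_\Delta(P_x,P_w)=\mathcal G(x,w)$, the step is proved.

Consequently $\operatorname{End}(F_x)=\mathcal G(x,x)$ is local ($L1_x$ plus a nilpotent ideal) and $F_x$ is indecomposable. For $x\ne y$ all morphisms between $x$ and $y$ have positive degree, so no composite $x\to y\to x$ is $1_x$; thus the $F_x$ are pairwise non-isomorphic.

**Step 2: $Q^i$ is injective for $i\in\mathcal P$.** This exactness will be used in Step 3. It suffices that $\operatorname{Ext}^1_\Delta(T_z,Q^i)=0$ for all simple $T_z$. If $z=\tau u$, by the resolution (G2) of $T_z$ this is the middle cohomology of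
$$\mathcal G(i,\tau u)\to\bigoplus_{\beta:z\to y}\mathcal G(i,y)\to\mathcal G(i,u),\qquad h\mapsto(\beta h)_\beta,\quad(h_\beta)\mapsto\sum\sigma^{-1}(\beta)h_\beta,$$
which is $0$ by (G1) for $x=u$. If $z$ is injective, it is the cokernel of $\mathcal G(i,z)\to\bigoplus_\beta\mathcal G(i,y)$, which is $0$ by (G3).

**Step 3: every $A$-module is a direct sum of $F_x$'s.** The $F_i=1_iA$, $i\in\mathcal P$, are the indecomposable projective $A$-modules. Let $M$ have the projective presentation $F_u\xrightarrow{\mu\circ}F_v\to M\to0$ with $u,v$ finite formal sums of objects of $\mathcal P$ and $\mu\in\mathcal G(u,v)$. Consider the map of left $\Delta$-modules $\mu^*:Q^v\to Q^u$, $f\mapsto f\mu$, and the exact sequence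
$$0\to\operatorname{Ker}\to Q^v\xrightarrow{\mu^*}Q^u\to N\to0.$$
As the projective dimension of $N$ is $\le2$, $\operatorname{Ker}$ is projective. So $\operatorname{Ker}\cong Q^w$ for a finite formal sum $w$ of objects of $\mathcal G$, and the inclusion is $\psi^*:Q^w\to Q^v$ for some $\psi\in\mathcal G(v,w)$. Apply $\operatorname{Hom}(-,Q^i)$ with $i\in\mathcal P$, which is exact by Step 2, and use Yoneda, $\operatorname{Hom}(Q^x,Q^i)=\mathcal G(i,x)$:
$$\mathcal G(i,u)\xrightarrow{\mu\circ}\mathcal G(i,v)\xrightarrow{\psi\circ}\mathcal G(i,w)\to0$$
is exact, naturally in $i\in\mathcal P$. So $M\cong F_w$, a direct sum of $F_x$'s.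

By Steps 1 and 3 the $F_x$, $x\in\Gamma_0$, are exactly the indecomposable $A$-modules up to isomorphism, without repetition. This proves Theorem B. $\blacksquare$

## 10. Scalar extension to $W(\overline{\mathbb F}_p)$ and the proof of Theorem A

Put $B(D)=D\cdot E(D)^3$ with $E$ from Proposition 2. It is computable and independent of $p$, and $B(D)\ge D$. (No closed form or sharp value is claimed.)

**(2⇒3)** is trivial. **(3⇒1):** by Lemma 1 with $b=B(D)\ge D$, every indecomposable has $\lambda\le B(D)$, and there are finitely many modules of bounded order.

**(1⇒2).** Let $R$ be f.t., $|R|=p^D$, $o=\mathbb Z/p^n$ with $p^nR=0$, $k=\overline{\mathbb F}_p$, $W=W(k)$, and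
$$S=W\otimes_{\mathbb Z_p}R=W_n(k)\otimes_oR.$$
As $W$ is flat over $\mathbb Z_p$ and $W/p=k$, $\ell_W(W\otimes_{\mathbb Z_p}M)=\lambda(M)$ for every finite $R$-module $M$: filter $M$ by copies of $\mathbb Z/p$. In particular $\ell_W(S)=D$. Note also $W\otimes_{\mathbb Z_p}M=S\otimes_RM$.

**Step 1: unramified extensions are separable.** The aim is an element that splits multiplication maps. We have $W_n(k)=\bigcup_rO_r$, a directed union, with $O_r=W_n(\mathbb F_{p^r})$. Let $g\in o[x]$ be a monic lift of an irreducible polynomial of degree $r$ over $\mathbb F_p$. It is separable mod $p$, so by Hensel a root in $\mathbb F_{p^r}$ lifts to a root $\theta\in O_r$ of $g$. The map $o[x]/(g)\to O_r$, $x\mapsto\theta$, is surjective modulo the nilpotent ideal $(p)$, hence surjective, and both sides have $p^{nr}$ elements. So $O_r=o[\theta]\cong o[x]/(g)$. (For example, $W_2(\mathbb F_4)\cong(\mathbb Z/4)[x]/(x^2+x+1)$.)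

In $O_r[x]$ write $g=(x-\theta)g_1$. Then $g_1(\theta)=g'(\theta)$ is a unit, so $x-\theta$ and $g_1$ are comaximal and
$$O_r\otimes_oO_r\cong O_r[x]/(g)\cong O_r\times O_r[x]/(g_1),$$
where $1\otimes\theta$ corresponds to $x$. The first projection sends $x$ to $\theta$, so it is the multiplication map. Let $\varepsilon=\sum a_j\otimes b_j$ correspond to $(1,0)$. Then $\sum a_jb_j=1$. Further $(1\otimes\theta-\theta\otimes1)\varepsilon=0$, since $x-\theta$ has first component $0$. The elements $y$ with $(y\otimes1)\varepsilon=(1\otimes y)\varepsilon$ form an $o$-subalgebra of $O_r$ containing $\theta$, so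
$$\textstyle\sum a_jb_j=1,\qquad(y\otimes1)\varepsilon=(1\otimes y)\varepsilon\quad\text{for all }y\in O_r.\tag{8}$$

**Step 2: $S$ is f.t.** Let $Y$ be an indecomposable $S$-module. A finite presentation of it involves finitely many elements of $S$, so it is defined over some $R_r=O_r\otimes_oR$, and $Y=S\otimes_{R_r}Y_r$ with $Y_r$ a finite $R_r$-module. Consider the multiplication map
$$R_r\otimes_RY_r=O_r\otimes_oY_r\to Y_r .$$
The map $n\mapsto\sum a_j\otimes b_jn$ in the other direction is $R$-linear, since the actions of $R$ and $O_r$ on $Y_r$ commute. It is $O_r$-linear, since $\sum ya_j\otimes b_jn=\sum a_j\otimes b_jyn$ by (8). It is a section, since $\sum a_jb_j=1$. So $Y_r$ is a summand of $R_r\otimes_R(Y_r|_R)$, and $Y$ is a summand of $S\otimes_R(Y_r|_R)$. By Krull–Schmidt, $Y$ is a summand of $S\otimes_RM$ for some indecomposable $R$-module $M$. There are finitely many such $M$ up to isomorphism, and each $S\otimes_RM$ has finite length. So $S$ is f.t.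

**Step 3: bound the indecomposable $S$-modules.** Theorem B applies to $S$. We have $\bigoplus_iP_i\cong Se$ for an idempotent $e\in S$, so $1\le d=\ell_W(eSe)\le\ell_W(S)=D$. Take $L=\overline{\mathbb Q}$. By Theorem B and Proposition 2, $S$ has at most $E(D)^2$ indecomposables, each with $\ell_S\le E(D)$. Simple $S$-modules are quotients of $S$, hence of $W$-length $\le D$. So each indecomposable $S$-module has $\ell_W\le D\,E(D)$.

**Step 4: return to $R$.** Let $M$ be an indecomposable $R$-module. We count the summands of $S\otimes_RM$. Since finite division rings are fields, $\operatorname{End}_R(M)/\operatorname{rad}=\mathbb F_{p^f}$ for some $f$. By flatness $\operatorname{End}_S(S\otimes_RM)=W\otimes_{\mathbb Z_p}\operatorname{End}_R(M)$. Modulo the nilpotent ideal $W\otimes\operatorname{rad}$ this is $k\otimes_{\mathbb F_p}\mathbb F_{p^f}\cong k^f$. Lifting idempotents, $S\otimes_RM$ is a direct sum of $f$ indecomposables, and they are pairwise non-isomorphic because $k^f$ is a product of fields. So $f\le E(D)^2$ by Step 3, and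
$$\lambda(M)=\ell_W(S\otimes_RM)\le f\cdot D\,E(D)\le E(D)^2\cdot D\,E(D)=B(D).$$
This proves Theorem A, and with it the existence of the algorithm in §2. $\blacksquare$

## 11. Freeness of the mesh category over $W$

The following supplement is not needed for the algorithm. It shows that the comparison of §8 loses nothing even before $p$ is inverted.

**Theorem C.** Let $S$ be as in Theorem B, with quiver $\Gamma$ as in §6.

1. Each $W(\Gamma)(Z,X)$ is a free $W$-module of rank $\ell_W\operatorname{Hom}_S(Z,X)$.
2. $\dim_k\operatorname{rad}^n(Z,X)/\operatorname{rad}^{n+1}(Z,X)=\dim_kk(\Gamma)_n(Z,X)$ for all $n$.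
3. The conclusion of Theorem B holds for every field $L$ of characteristic $0$ or $p$, and the multiplicities of the $i$-th simple in $F_X$ and in $X$ agree.

*Proof.* **Part 1: first vanishing in high degrees, then no torsion.** Write $\varphi=\varphi^m$. By Lemma 10, for all large $\ell\ge\nu$ we have $\sum_{i<\ell}e_i=c$, and then $\ker\varphi_{(\ell)}=0$ by (6). So $\varphi(g)\in\mathcal H_{\ge\ell}$ implies $g\in\mathcal H_{\ge\ell}$. As $\mathcal H_{\ge\ell}\subseteq\ker\Phi^m=\operatorname{im}\varphi$ by Lemma 8, it follows that $\varphi$ maps $\mathcal H_{\ge\ell}$ onto itself, and $\mathcal H_{\ge\ell}=0$ by Lemma 6. Hence $\mathcal H(X)=W(\Gamma)(Z,X)$ is a finitely generated $W$-module. Its torsion submodule $\bigoplus t_n$ has finite length and is stable under the $W$-linear $\varphi$. Since $\varphi$ is injective (Lemma 9), it is surjective on the torsion submodule, which is $0$ by Lemma 6. A finitely generated torsion-free $W$-module is free, and the rank is given by Lemma 10.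

**Part 2: compare layer by layer.** By Lemma 7 and $p\operatorname{rad}^n\subseteq\operatorname{rad}^{n+1}$, $\Phi^m$ induces surjections
$$k(\Gamma)_n(Z,X)=\mathcal H_n/p\mathcal H_n\to\operatorname{rad}^n/\operatorname{rad}^{n+1}(Z,X).$$
By Part 1 the dimensions on the left add up over $n$ to $\ell_W\operatorname{Hom}_S(Z,X)$. So do the dimensions on the right, since each layer is killed by $p$. So all these surjections are bijective.

**Part 3: descend to $\mathbb F_p$.** Characteristic $0$ is Theorem B. By Part 1 and Lemma 9, sequence (1), completed by $0$ on the left, is a bounded exact complex of free modules, so it stays exact after $\otimes_Wk$. The surjections of Lemma 11 stay surjective. As $k(\Gamma)=k\otimes_{\mathbb F_p}\mathbb F_p(\Gamma)$, exactness descends to $\mathbb F_p$ and ascends to every field $L$ of characteristic $p$, and $\dim_LL(\Gamma)_n(Z,X)=e_n(Z,X)$ because $\mathcal H_n(X)$ is free. So (G1), (G3), (G4) hold over $L$. (G2) follows from Lemma 5, which holds for every coefficient ring, and $\mathbf H(t)\mathbf e(t)=1$, as before. The rest of §9 applies word for word. Finally, the multiplicity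 of the $i$-th simple in $F_X$ is $\dim F_X(P_i)=\dim\mathcal G(P_i,X)=\ell_W\operatorname{Hom}_S(P_i,X)$, which is that of $\operatorname{top}P_i$ in $X$. $\blacksquare$
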